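# Compact lifts of sets of multiplicity: $U$ is not strongly calibrated

## 1. Lifting a set of multiplicity through an analytic cover

Let $T=\mathbb R/2\pi\mathbb Z$. A closed set $E\subseteq T$ is a *set of uniqueness* if every trigonometric series $\sum_{n\in\mathbb Z}c_ne^{inx}$ whose symmetric partial sums $\sum_{|n|\le N}c_ne^{inx}$ tend to $0$ at every $x\in T\setminus E$ has all $c_n=0$. Let $K(T)$ be the space of compact subsets of $T$, let $U\subseteq K(T)$ be the class of closed sets of uniqueness, and let $M=K(T)\setminus U$ be the class of closed sets of multiplicity. We think of sets in $U$ as small and of sets in $M$ as large.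

Now put a cover above a large set. Let $2^{\mathbb N}$ be the Cantor space and $\mathrm{proj}:T\times2^{\mathbb N}\to T$ the first projection. Take $E\in M$ and an analytic set $P\subseteq T\times 2^{\mathbb N}$ with $\mathrm{proj}(P)=E$, so that every point of $E$ has at least one point of $P$ above it. Can we find a compact $F\subseteq P$ whose shadow $\mathrm{proj}(F)$ is still large? Following Kechris–Louveau–Woodin, $U$ is *strongly calibrated* if the answer is always yes: for every $E\in M$ and every $\boldsymbol\Sigma^1_1$ set $P\subseteq T\times2^{\mathbb N}$ with $\mathrm{proj}(P)=E$ there is $F\in K(T\times2^{\mathbb N})$ with $F\subseteq P$ and $\mathrm{proj}(F)\in M$.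

The first guess is yes. For each $x\in E$ choose $y(x)$ with $(x,y(x))\in P$; then look for a large closed part of $E$ on which $y$ is continuous, and take for $F$ the graph of $y$ over that part. If $P=E\times\{y_0\}$, then $F=P$ works. If "large" meant "of positive Lebesgue measure", this would be Lusin's theorem. We shall see in Section 3 that the guess survives several serious tests. It is nevertheless false, and the tests tell us where to look for the counterexample.

## 2. Pseudofunctions, multipliers and supports

Integrals and $L^p$-norms on $T$ and $T^d$ refer to normalized Haar measure, and $|B|$ is the normalized measure of a set $B$. For a smooth function or distribution $\Phi$ on $T^d$ put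
$$\|\Phi\|_{PM}=\sup_{\mathbf n\in\mathbb Z^d}|\hat\Phi(\mathbf n)|,\qquad \|\Phi\|_A=\sum_{\mathbf n\in\mathbb Z^d}|\hat\Phi(\mathbf n)| .$$
On the circle, $A=A(T)\cong\ell^1(\mathbb Z)$ is the space of functions with $\|f\|_A<\infty$; $PM\cong\ell^\infty(\mathbb Z)$ is the space of *pseudomeasures*, the distributions with bounded Fourier coefficients; $PF\cong c_0(\mathbb Z)$ is the space of *pseudofunctions*, whose coefficients tend to $0$. With $\langle f,S\rangle=\sum_n\hat f(n)\hat S(-n)$ we have $PF^*=A$ and $A^*=PM$.

*Examples.* The unit mass at a point $x$ has coefficients $e^{-inx}$ of modulus $1$; it is a pseudomeasure but not a pseudofunction. The function $1_I$ of an interval $I$ is a pseudofunction, by the Riemann–Lebesgue lemma.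

A function $f\in A$ multiplies $S\in PM$ by $\widehat{fS}(n)=\sum_m\hat f(m)\hat S(n-m)$. Hence $\|fS\|_{PM}\le\|f\|_A\|S\|_{PM}$. If $S\in PF$, then $fS\in PF$: this is clear for trigonometric polynomials $f$, and $PF$ is closed in $PM$. Also $\langle\varphi,fS\rangle=\langle\varphi f,S\rangle$, in particular $\langle1,fS\rangle=\langle f,S\rangle$.

The support $\operatorname{supp}S$ is the complement of the largest open set $V$ such that $\langle h,S\rangle=0$ for all smooth $h$ supported in $V$. We use three standard facts: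

- $\operatorname{supp}(fS)\subseteq\operatorname{supp}f\cap\operatorname{supp}S$.
- If $f\in A$ vanishes on a neighborhood of $\operatorname{supp}S$, then $fS=0$. (For smooth $h$ the function $hf$ is supported off $\operatorname{supp}S$, and convolution with a narrow smooth kernel approximates it in $A$ by smooth functions with the same property.)
- If $S_n\to S$ in $PM$ and all $\operatorname{supp}S_n$ lie in a closed set $C$, then $\operatorname{supp}S\subseteq C$.

In several variables: if $a,b$ are functions of disjoint sets of variables, then $\|ab\|_{PM}=\|a\|_{PM}\|b\|_{PM}$. If $Z\ge0$ and $\int Z=1$, then $\|Z\|_{PM}=1$.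

**Fact (classical; see Kahane–Salem, *Ensembles parfaits et séries trigonométriques*, Ch. V; Kechris–Louveau, *Descriptive Set Theory and the Structure of Sets of Uniqueness*, Ch. II).** A closed set $E\subseteq T$ is in $M$ if and only if there is a nonzero $S\in PF$ with $\operatorname{supp}S\subseteq E$.

*Examples.* A closed set of positive Lebesgue measure is in $M$: take $S=1_E$. A single point is in $U$: a distribution supported at $0$ is a finite combination of derivatives of the unit mass, its coefficients are a polynomial in $n$, and a polynomial that tends to $0$ as $|n|\to\infty$ is zero; other points follow by translation.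

Finally, a function $y:E\to2^{\mathbb N}$ is *of Baire class 1* if preimages of open sets are $F_\sigma$. For instance, the function that takes one value on a closed set $C\subseteq E$ and another on $E\setminus C$ is of Baire class 1, since $C$ is closed and $E\setminus C$, being relatively open in a compact metric space, is $F_\sigma$.

## 3. Covers for which the guess is right

**Measures.** Suppose that $E$ carries a nonzero complex measure in $PF$. If $\mu\in PF$ is a measure and $f\in L^1(|\mu|)$, then $f\mu\in PF$: approximate $f$ in $L^1(|\mu|)$ by trigonometric polynomials $p$, note $p\mu\in PF$, and use $\|(f-p)\mu\|_{PM}\le\|f-p\|_{L^1(|\mu|)}$. So we may assume $\mu\ge0$. By the Jankov–von Neumann uniformization theorem there is a $\mu$-measurable $y:E\to2^{\mathbb N}$ with graph inside the analytic set $P$. By Lusin's theorem there is a compact $K\subseteq E$ with $\mu(K)>0$ on which $y$ is continuous. The graph $F$ of $y|_K$ is a compact subset of $P$, and $1_K\mu\in PF$ is nonzero with support in $K=\mathrm{proj}(F)$. So $\mathrm{proj}(F)\in M$.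 In particular, the guess is right whenever $E$ has positive Lebesgue measure.

Simple covers also pass, for every $E\in M$.

**Theorem 1.** Let $E\in M$ and $\mathrm{proj}(P)=E$. If

(a) $P$ is $F_\sigma$, or

(b) $P=\bigcup_{n\in\mathbb N}H_n\times\{y_n\}$ with every $H_n\subseteq T$ a $\boldsymbol\Sigma^0_3$ set,

then there is a compact $F\subseteq P$ with $\mathrm{proj}(F)\in M$.

*Proof of (a).* The purpose is to localize a pseudofunction to one piece by Baire's theorem. Write $P=\bigcup_nF_n$ with $F_n$ compact, and take $0\ne S\in PF$ with $\operatorname{supp}S\subseteq E=\bigcup_n\mathrm{proj}(F_n)$. The nonempty compact set $\operatorname{supp}S$ is covered by countably many closed sets, so there are $n$ and an open interval $I$ with $\emptyset\ne I\cap\operatorname{supp}S\subseteq\mathrm{proj}(F_n)$. Since $I$ meets $\operatorname{supp}S$, there is a smooth $\varphi$ supported in $I$ with $\langle\varphi,S\rangle\ne0$. As $\langle1,\varphi S\rangle=\langle\varphi,S\rangle$, we have $\varphi S\ne0$. It is a pseudofunction supported in $I\cap\operatorname{supp}S\subseteq\mathrm{proj}(F_n)$,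 so $\mathrm{proj}(F_n)\in M$.

*Proof of (b).*

**Step 1: reduction to $G_\delta$ sets.** A $\boldsymbol\Sigma^0_3$ set is a countable union of $G_\delta$ sets. So it suffices to show: if $E\in M$ is a countable union of $G_\delta$ sets $H_i$ $(i\ge0)$, then some $H_i$ contains a closed set $C\in M$. Indeed, this $H_i$ lies in one of the original sets $H_n$, and $F=C\times\{y_n\}$ works. Write $E\setminus H_i=\bigcup_{n\ge0}F^i_n$ with $F^i_n$ closed.

**Step 2: a notion that separates two cases.** Call $R\in PF$ with $R\ne0$ and $\operatorname{supp}R\subseteq E$ *$i$-free* if there are no $f\in A$ and $n$ with $fR\ne0$ and $\operatorname{supp}(fR)\subseteq F^i_n$. For example, if $E\setminus H_i$ is finite, every such $R$ is $i$-free, since finite sets are in $U$ (points are in $U$, and (a) splits a finite union). Nonzero multiples $\psi R$ $(\psi\in A)$ of an $i$-free $R$ are $i$-free, since $f(\psi R)=(f\psi)R$.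

**Step 3: an $i$-free $R$ can be pushed into $H_i$.** Let $F$ be one of the $F^i_n$, let $J(F)$ be the linear space of all $\varphi\in A$ that vanish on a neighborhood of $F$, and let $R'$ be a nonzero multiple of an $i$-free $R$. We claim that $R'$ is in the norm closure of $\{\varphi R':\varphi\in J(F)\}$. If not, Hahn–Banach in $PF$, with $PF^*=A$, gives $f\in A$ with $\langle f,\varphi R'\rangle=\langle\varphi,fR'\rangle=0$ for all $\varphi\in J(F)$ and $\langle f,R'\rangle\ne0$. Every smooth function supported off $F$ is in $J(F)$, so $\operatorname{supp}(fR')\subseteq F$. And $fR'\ne0$, because $\langle1,fR'\rangle=\langle f,R'\rangle\neq0$. This contradicts that $R$ is $i$-free.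

So, starting from $R_0=R$, we find inductively $\varphi_n\in J(F^i_n)$ such that $R_{n+1}=\varphi_nR_n$ satisfies $\|R_{n+1}-R_n\|_{PM}\le4^{-n-1}\|R\|_{PM}$. Since $\sum_n4^{-n-1}=\frac13$, every $R_n$ and the limit $R_\infty\in PF$ have norm at least $\frac23\|R\|_{PM}>0$. For $m>n$ the pseudofunction $R_m$ is a multiple of $\varphi_n$, so $\operatorname{supp}R_\infty\subseteq E\cap\bigcap_n\operatorname{supp}\varphi_n$. Since $\operatorname{supp}\varphi_n$ misses $F^i_n$, this set is contained in $H_i$. Thus $C=\operatorname{supp}R_\infty\in M$ is as required.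

**Step 4: some $i$ has an $i$-free $R$.** Suppose not. Start with any $0\ne S\in PF$ with $\operatorname{supp}S\subseteq E$. As nothing is $i$-free, we choose inductively $f_i\in A$ and $n_i$ with $f_i\cdots f_0S\ne0$ and $\operatorname{supp}(f_i\cdots f_0S)\subseteq F^i_{n_i}$. These supports are nonempty, compact and decreasing, so some $x\in E$ lies in all $F^i_{n_i}$. Then $x\notin\bigcup_iH_i=E$, a contradiction. $\square$

## 4. Infinitely many countable partitions, each killed by one function

Theorem 1 shows that a counterexample needs at least a $G_\delta$ cover, and that $y$ must take more than countably many values if its fibers are simple. The true answer is the following.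

**Theorem 2.** Let $E_0\in M$ (for example $E_0=T$). There are a closed $E\subseteq E_0$ with $E\in M$ and a Baire class 1 function $y:E\to2^{\mathbb N}$ whose graph $P\subseteq T\times2^{\mathbb N}$ is $G_\delta$, such that for every compact $F\subseteq P$ every pseudomeasure $S'$ supported in $\mathrm{proj}(F)$ satisfies
$$\|S'\|_{PM}\le7\limsup_{|n|\to\infty}|\hat S'(n)|. \tag{1}$$
In particular $\mathrm{proj}(P)=E\in M$, but $\mathrm{proj}(F)\in U$ for every compact $F\subseteq P$. Hence $U$ is not strongly calibrated.

So strong calibration fails already for $G_\delta$ graphs of Baire class 1 functions, inside every closed set of multiplicity. By Theorem 1(a), $G_\delta$ is the lowest level at which it fails.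

Where does the constant in (1) come from? Suppose $f\in A$ has the form $1+{}$(high frequencies), with bounded norm, and $fS'=0$. Then $S'=-(f-1)S'$, so each coefficient of $S'$ is controlled by far-away coefficients. We want this for all $S'$ that live over a compact subset of the graph. A compact subset of $\mathbb N^{\mathbb N}$ has only finitely many values in each coordinate. So let the $k$-th coordinate of $y(x)$ record the piece of a countable closed partition in which $x$ lies, and let $f_k$ kill each piece separately.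

**Lemma 3.** Let $E\subseteq T$ be closed. Suppose that for every $k\ge1$ there are a countable index set $\mathcal L_k$, disjoint closed sets $E_{k,\ell}$ $(\ell\in\mathcal L_k)$ with union $E$ (some may be empty), a function $f_k\in A$ and an integer $q_k\ge1$ such that

(i) $\|f_k-1\|_A\le7$;

(ii) $\widehat{(f_k-1)}(\nu)=0$ for $|\nu|<q_k$, and $q_k\to\infty$;

(iii) $f_kS'=0$ whenever $S'\in PM$ and $\operatorname{supp}S'\subseteq E_{k,\ell}$ for some $\ell\in\mathcal L_k$.

Then there is a Baire class 1 function $y:E\to2^{\mathbb N}$ with $G_\delta$ graph $P$ such that for every compact $F\subseteq P$ each pseudomeasure supported in $\mathrm{proj}(F)$ satisfies (1), and so $\mathrm{proj}(F)\in U$.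

*Proof.*

**Step 1: definition and complexity of $y$.** For $x\in E$ let $\ell_k(x)$ be the $\ell$ with $x\in E_{k,\ell}$. Fix injections $\iota_k:\mathcal L_k\to\mathbb N$ and define $\tau:E\to\mathbb N^{\mathbb N}$ by $\tau(x)(k)=\iota_k(\ell_k(x))$, with coordinates indexed by $k\ge1$. Let $h:\mathbb N^{\mathbb N}\to2^{\mathbb N}$, $h(a)=0^{a_1}10^{a_2}1\cdots$. This is a homeomorphism onto the set of sequences with infinitely many $1$'s, which is $G_\delta$: a finite initial part of $a$ and the part of $h(a)$ up to a given occurrence of $1$ determine each other. Put $y=h\circ\tau$ and $P=\mathrm{graph}(y)$; clearly $\mathrm{proj}(P)=E$.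

The graph of $\tau$ is the set of $(x,a)\in E\times\mathbb N^{\mathbb N}$ such that for every $k$ there is $\ell\in\mathcal L_k$ with $\iota_k(\ell)=a_k$ and $x\in E_{k,\ell}$. For fixed $k$ this condition is closed, because $a_k$ is locally constant and each $E_{k,\ell}$ is closed. So the graph of $\tau$ is closed in $T\times\mathbb N^{\mathbb N}$. Its image $P$ under $\mathrm{id}\times h$ is closed in the $G_\delta$ set $T\times h(\mathbb N^{\mathbb N})$, hence $P$ is $G_\delta$ in $T\times2^{\mathbb N}$, and in particular analytic. Preimages of open sets under $\tau$ are countable unions of finite intersections of sets $E_{k,\ell}$, hence $F_\sigma$. So $y$ is of Baire class 1.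

**Step 2: a compact $F\subseteq P$ meets finitely many pieces of each partition.** Let $F'=\mathrm{proj}(F)$. The second projection of $F$ is a compact subset of $h(\mathbb N^{\mathbb N})$, and its preimage under $h$ is $\tau(F')$. So $\tau(F')$ is compact in $\mathbb N^{\mathbb N}$. Hence for each $k$ only finitely many $\ell$ occur on $F'$, and $F'$ is a finite disjoint union of closed sets $F'\cap E_{k,\ell}$.

**Step 3: $f_k$ kills every pseudomeasure on $F'$.** Let $S'\in PM$ with $\operatorname{supp}S'\subseteq F'$ and fix $k$. For each of the finitely many $\ell$ choose a smooth $\psi_\ell$ equal to $1$ near $F'\cap E_{k,\ell}$ and to $0$ near the other pieces. Then $\sum_\ell\psi_\ell=1$ near $F'$, so $S'=\sum_\ell\psi_\ell S'$ and $\operatorname{supp}(\psi_\ell S')\subseteq F'\cap E_{k,\ell}$. By (iii), $f_kS'=0$.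

**Step 4: the estimate.** From $S'=-(f_k-1)S'$, (i) and (ii) we get for each $\nu\in\mathbb Z$
$$|\hat S'(\nu)|=\Bigl|\sum_{|n|\ge q_k}\widehat{(f_k-1)}(n)\,\hat S'(\nu-n)\Bigr|\le7\sup_{|n'|\ge q_k-|\nu|}|\hat S'(n')|.$$
Let $k\to\infty$; this gives (1). If $S'\in PF$, the right side of (1) is $0$, so $S'=0$. By the Fact, $F'\in U$. $\square$

It remains to build such an $E$ in $M$. The hypotheses of Lemma 3 are tight, and three observations show which constructions cannot succeed.

*Finite partitions fail.* If for infinitely many $k$ only finitely many pieces are nonempty, Steps 3 and 4 apply to $F'=E$, and $E\in U$. So infinite partitions are unavoidable.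

*Measures fail.* Apply (iii) to the unit mass at $x\in E$: we get $f_k(x)=0$. So $f_k$ vanishes on all of $E$, and $f_k\mu=0$ for every complex measure $\mu$ on $E$. Step 4 applies to $\mu$, so no nonzero measure on $E$ is in $PF$. In particular, the natural construction with $E_0=T$, where one multiplies Lebesgue measure by a sequence of nonnegative densities that push the mass toward $\{f_k=0\}$, cannot give a nonzero pseudofunction: its limit is a measure. Signed densities are needed, with no uniform bound on their $L^1$-norms.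

*Reaching the value $0$ at once fails.* Suppose that $g$ is smooth on $T^d$ with $\hat g(0)=0$, that $Z$ is a smooth function with $\int Z=1$, signed or not, and that $1+g=0$ on $\operatorname{supp}Z$. Then $0=\int(1+g)Z=1+\int g\,(Z-1)$, so
$$1\le\|g\|_A\,\|Z-1\|_{PM}. \tag{2}$$
With $\|g\|_A\le7$, each block $k$ would cost a perturbation of size at least $\frac17$ in the $PM$-norm, and we need infinitely many blocks.

So $f_k$ must approach $0$ in infinitely many stages, with signed weights. And yet there may be only countably many histories of this approach, since the histories will be the indices $\ell$ of the partition.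

## 5. Levels, signed weights and Lagrange interpolation at $0$

For $z\in\mathbb R$ and $\mathbf n\in\mathbb Z^d$ let $e_z(\mathbf n)=z^k$ if all $n_i\in\{0,\pm1\}$ and exactly $k$ of them are nonzero (with $0^0=1$), and $e_z(\mathbf n)=0$ otherwise. For $|z|\le\frac12$ these are exactly the Fourier coefficients of the nonnegative product $\prod_{i\le d}(1+2z\cos u_i)$. Under the density $1+2z\cos u$ the mean of $\cos u$ is $z$, so for large $d$ the average $\frac1d\sum\cos u_i$ concentrates near $z$ under this product.

Let us pretend, in this section only and before Lemma 4, that for each $z$ we have a density $Z_z\ge0$ with $\int Z_z=1$, $\hat Z_z=e_z$ exactly, and with $g=\eta z$ near $\operatorname{supp}Z_z$, where $g=\frac\eta d\sum_i\cos u_i$. Section 6 will provide this up to an arbitrarily small error (and with a modified cosine). Each stage uses fresh variables, and $f=1+g_1+g_2+\cdots$.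

*One node.* With $\eta=3$ and $z=-\frac13$ we get $f=0$ in one stage, and $\|Z_z-1\|_{PM}=\frac13$. As $\|g\|_A=3$, this is equality in (2).

*Two nodes.* Allow two values of $1+g_1$, namely $0$ and a small $v>0$. With $\eta_1=3$ the nodes are $z_0=-\frac13$ and $z_1=-\frac{1-v}3$. Use signed weights
$$\lambda_0=-\frac{1-v}v,\qquad\lambda_1=\frac1v,\qquad \lambda_0+\lambda_1=1,\qquad\lambda_0z_0+\lambda_1z_1=0 .$$
The coefficient of $\lambda_0Z_{z_0}+\lambda_1Z_{z_1}-1$ at an index with $k$ nonzero entries, all $\pm1$, is $\lambda_0z_0^k+\lambda_1z_1^k$. It is $0$ for $k=1$ and $-\frac{1-v}9$ for $k=2$; the error is now about $\frac19$ instead of $\frac13$. The price is that not everything is at the value $0$: a part of weight $\frac1v$ sits at the value $v$. Correct it at stage 2 with $\eta_2=\frac14$, by moving from $v$ to one of the two values $0$ and $v'\ll v$. The nodes are $-4v$ and $-4(v-v')$, the first moment is again cancelled, and for $4v\le\frac13$ the remaining error is at most $(4v)^2$ (Lemma 4 below gives the moments exactly: the $k$-th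 is at most $(k-1)(4v)^k\le(4v)^2$). Multiplied by the weight, this is $\frac1v(4v)^2=16v$, as small as we like. The part at the value $0$ has the single node $0$ and costs nothing. Now repeat from $v'$. The only possible histories are: stay on the upper level for some number of stages, possibly forever, then drop to $0$ and stay. There are countably many.

What is still wrong is the first error $\frac19$. So we use $r+1$ levels $0,1,\dots,r$ with values $0=v_{m,0}<v_{m,1}<\dots<v_{m,r}$ at stage $m$, and weights that cancel $r$ moments in the first stage. From level $j$ one may move to any level $i\le j$. This gives $j+1$ nodes and an error of order $v_{m-1,j}^{\,j+1}$, while the weight that level $j$ carries will be of order $v_{m-1,j}^{-j}$ times a constant that was fixed before $v_{m-1,j}$. The product is of order $v_{m-1,j}$: the exponents just fit. And nonincreasing sequences of levels are eventually constant, so there are only countably many histories. The following lemma supplies the weights.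

**Lemma 4.** Let $z_0,\dots,z_j$ be distinct reals, $\rho=\max|z_i|<1$, and $\lambda_i=\prod_{l\ne i}\frac{-z_l}{z_i-z_l}$. Then $\sum_i\lambda_i=1$, and $\bigl|\sum_i\lambda_iz_i^k\bigr|\le\bigl(\rho/(1-\rho)\bigr)^{j+1}$ for all $k\ge1$.

*Proof.* We compute all moments at once with a generating function. Fix real $t\neq0$ with $|t|<1$ and let
$$N(z)=1-\frac{t^{j+1}\prod_i(z-z_i)}{\prod_i(1-tz_i)} .$$
This is a polynomial of degree $\le j+1$ with $N(1/t)=0$, so $N(z)=(1-tz)\,p(z)$ with a polynomial $p$ of degree $\le j$, and $p(z_i)=1/(1-tz_i)$. Since $\lambda_i$ is the value at $0$ of the $i$-th Lagrange basis polynomial for the nodes, $\sum_i\lambda_ip(z_i)=p(0)=N(0)$, that is,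
$$\sum_i\frac{\lambda_i}{1-tz_i}=1-(-t)^{j+1}\frac{\prod_iz_i}{\prod_i(1-tz_i)} .$$
Compare coefficients of powers of $t$. For $t^0$ we get $\sum\lambda_i=1$. For $t^k$ with $k\ge1$ the left side gives $\sum_i\lambda_iz_i^k$. On the right, the coefficients of $\prod_i(1-tz_i)^{-1}$ are bounded in modulus by those of $(1-\rho t)^{-(j+1)}$. So $\bigl|\sum_i\lambda_iz_i^k\bigr|$ is at most the coefficient of $t^k$ in $(\rho t)^{j+1}(1-\rho t)^{-(j+1)}$. This series has nonnegative coefficients and its value at $t=1$ is $(\rho/(1-\rho))^{j+1}$. $\square$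

For $j=1$ the coefficient of $t^k$ in $(\rho t)^2(1-\rho t)^{-2}$ is $(k-1)\rho^k$, and for $\rho\le\frac13$ this is at most $\rho^2$; this is the bound used above.

## 6. Densities supported on exact level sets of an average

Why must $g$ be exactly constant near the support? Condition (iii) of Lemma 3 concerns arbitrary pseudomeasures, and $fS'=0$ follows when $f$ vanishes near $\operatorname{supp}S'$; we shall apply this to partial sums of $f_k$ minus constants. To make an average exactly constant we do two things: replace the cosine by a function with steps, and draw the steps without replacement, so that their frequencies are exactly prescribed.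

**Lemma 5.** Let $\eta>0$, let $\mathcal Z\subset\mathbb Q\cap[-\frac13,\frac13]$ be finite, and let $\delta\in(0,1)$. There are $d\ge1$, a finite-dimensional $Y\subset C^\infty(T)$ with $1\in Y$, a real $w\in C^\infty(T)$ with $\hat w(0)=0$ and $\|w\|_A\le2$, and for each $z\in\mathcal Z$ a function $Z_z\in Y^{\otimes d}\subset C^\infty(T^d)$ with $Z_z\ge0$ and $\int Z_z=1$, such that with $g(u)=\frac\eta d\sum_{i=1}^dw(u_i)$:

(a) $g=\eta z$ on an open neighborhood of $\operatorname{supp}Z_z$;

(b) $|\hat Z_z(\mathbf n)-e_z(\mathbf n)|\le\delta$ for all $\mathbf n\in\mathbb Z^d$.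

*Proof.* Put $\gamma=\delta/126$.

**Step 1: a step function $w$ close to the cosine, with small $A$-norm.** Fix $\kappa\in(0,\frac14)$ with $2\sqrt\kappa\le\gamma$. Let $\chi:\mathbb R\to\mathbb R$ be smooth, odd and nondecreasing, with $\chi(t+1)=\chi(t)+1$, $\chi=0$ on $|t|\le(1-\kappa)/2$, and $\chi'\le2/\kappa$. (On an interval of length $\kappa$ around $\frac12$ it rises from $0$ to $1$, symmetrically about $\frac12$.) Then $|\chi(t)-t|\le1$. For an integer $L\ge1$ let $w(u)=\chi(L\cos u)/L$. Since $\chi(\pm L)=\pm L$ and $\chi$ is monotone, $|w|\le1$. Also $w(u+\pi)=-w(u)$, so $\hat w(0)=0$, and $|w-\cos|\le1/L$.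

The function $\varphi=w-\cos$ has mean $0$, $\|\varphi\|_2\le1/L$, and $|\varphi'|\le2/\kappa+1\le3/\kappa$. By Cauchy–Schwarz, applied to $2L$ terms in the first sum and to $\frac1{|m|}\cdot|m\hat\varphi(m)|$ in the second,
$$\|\varphi\|_A\le\sum_{0<|m|\le L}|\hat\varphi(m)|+\sum_{|m|>L}|\hat\varphi(m)|\le\sqrt{2L}\cdot\frac1L+\sqrt{\frac2L}\cdot\frac3\kappa .$$
Choose $L$ so large that this is $\le1$ and $1/L\le\gamma$. Since $\|\cos\|_A=1$, we get $\|w\|_A\le2$.

**Step 2: the steps of $w$ fill almost all of $T$.** For $l\in\{-L,\dots,L\}$ let $\Omega_l=\{u:|L\cos u-l|<(1-\kappa)/2\}$. These sets are nonempty, open and disjoint, $w=l/L$ on $\Omega_l$, and $\Omega_{-l}=\Omega_l+\pi$. The complement of $\Omega=\bigcup_l\Omega_l$ is $\{u:\cos u\in\Gamma\}$, where $\Gamma\subseteq[-1,1]$ consists of $2L$ gaps of length $\kappa/L$ and so has length $2\kappa$. The substitution $t=\cos u$ has two preimages for each $t\in(-1,1)$, and $1/\sqrt{1-t^2}$ increases with $|t|$. So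
$$|T\setminus\Omega|=\frac1\pi\int_\Gamma\frac{dt}{\sqrt{1-t^2}}\le\frac2\pi\int_{1-\kappa}^1\frac{dt}{\sqrt{1-t}}=\frac4\pi\sqrt\kappa\le2\sqrt\kappa\le\gamma .$$

**Step 3: a rational partition of unity along the steps.** Choose smooth $\alpha_l$ with $0\le\alpha_l\le1$, compactly supported in $\Omega_l$, $\alpha_{-l}(u)=\alpha_l(u+\pi)$, $\int\alpha_l>0$ and $\sum_l\int\alpha_l\ge1-\frac32\gamma$. Since the supports are disjoint, $\sum_l\int\alpha_l\le1$. Choose rationals $0<b_l=b_{-l}\le\int\alpha_l$ for $l\ne0$ with $\sum_{l\ne0}(\int\alpha_l-b_l)\le\gamma/2$, and put $b_0=1-\sum_{l\ne0}b_l\ge\int\alpha_0>0$. Then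
$$b_0-\int\alpha_0=\Bigl(1-\sum_l\int\alpha_l\Bigr)+\sum_{l\ne0}\Bigl(\int\alpha_l-b_l\Bigr)\le2\gamma .$$
Put $\beta_l=b_l\alpha_l/\int\alpha_l$ and $\beta=\sum_l\beta_l\ge0$. Then $\int\beta=1$ and
$$\|\beta-1\|_1\le\sum_l\Bigl|b_l-\int\alpha_l\Bigr|+\Bigl\|\sum_l\alpha_l-1\Bigr\|_1\le\tfrac12\gamma+2\gamma+\tfrac32\gamma=4\gamma .$$

**Step 4: tilting $\beta$ so that $w$ has mean $z$.** By symmetry $\int w\beta=\sum_l\frac lLb_l=0$. The number $B=\int w^2\beta=\sum_l(\frac lL)^2b_l$ is rational. Since $|w|\le1$, $\int\cos^2=\frac12$ and $|w^2-\cos^2|\le2|w-\cos|\le2\gamma$, we have $|B-\frac12|\le4\gamma+2\gamma=6\gamma<\frac1{21}$. So $B>\frac13$, and $|\frac1B-2|=\frac2B|\frac12-B|\le36\gamma$.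

For $z\in\mathcal Z$ put $p_{z,l}=(1+\frac zB\frac lL)b_l$. As $|z|/B<1$, these are nonnegative rationals, and
$$\sum_lp_{z,l}=1,\qquad\sum_lp_{z,l}\frac lL=\frac zB\cdot B=z .$$
Let $\zeta_l=\beta_l/b_l$, so $\zeta_l\ge0$ and $\int\zeta_l=1$, and let $\bar\zeta_z=\sum_lp_{z,l}\zeta_l$. Since $w=l/L$ on $\operatorname{supp}\beta_l$, $\bar\zeta_z=(1+\frac zBw)\beta$. Now
$$\bar\zeta_z-(1+2z\cos)=\bigl(1+\tfrac zBw\bigr)(\beta-1)+\tfrac zB(w-\cos)+z\bigl(\tfrac1B-2\bigr)\cos,$$
so the $L^1$-norm of the left side is at most $2\cdot4\gamma+\gamma+12\gamma=21\gamma=\delta/6=:\delta_1$. Hence $|\hat{\bar\zeta}_z(n)-c_n|\le\delta_1$, where $c_0=1$, $c_{\pm1}=z$ and $c_n=0$ otherwise. For $n\ne0$ this gives $|\hat{\bar\zeta}_z(n)|\le\frac13+\frac16=\frac12$.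

**Step 5: choice of $d$.** Let $c=\max_l\sup_{n\ne0}|\hat\zeta_l(n)|$. Then $c<1$. Indeed $\hat\zeta_l(n)\to0$, so it suffices that $|\hat\zeta_l(n)|<1$ for each $n\ne0$; and $|\hat\zeta_l(n)|=1$ would give a real $\theta$ with $\int\zeta_l(u)(1-\cos(nu+\theta))\,du=0$, so $\cos(nu+\theta)=1$ on the nonempty open set $\{\zeta_l>0\}$, which is impossible. Choose $k_0$ with $c^{k_0}+3^{-k_0}\le\delta$. Then choose $d$, a common multiple of the denominators of all $p_{z,l}$, with $k_0^2/d\le\delta/2$.

**Step 6: the functions $Z_z$, and (a).** Let $(l_1,\dots,l_d)$ be a list that contains each $l$ exactly $dp_{z,l}$ times, and put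
$$Z_z(u)=\frac1{d!}\sum_{\pi\in\mathrm{Sym}(d)}\ \prod_{i=1}^d\zeta_{l_{\pi(i)}}(u_i),\qquad Y=\mathrm{span}\bigl(\{1\}\cup\{\zeta_l\}_l\bigr).$$
Then $Z_z\in Y^{\otimes d}$, $Z_z\ge0$ and $\int Z_z=1$. Each summand has its support in the open set $\prod_i\Omega_{l_{\pi(i)}}$, and on that set $\frac1d\sum_iw(u_i)=\frac1d\sum_i\frac{l_i}L=\sum_lp_{z,l}\frac lL=z$. This gives (a).

**Step 7: the coefficients, (b).** Let $I=\{i:n_i\ne0\}$ and $k=|I|$. For a uniform random permutation $\pi$,
$$\hat Z_z(\mathbf n)=\mathbb E_\pi\prod_{i\in I}\hat\zeta_{l_{\pi(i)}}(n_i).$$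
If $k=0$, then $\hat Z_z(\mathbf n)=1=e_z(\mathbf n)$. If $k\ge k_0$, then $|\hat Z_z(\mathbf n)-e_z(\mathbf n)|\le c^k+3^{-k}\le\delta$.

Let $1\le k<k_0$. The map $(\pi(i))_{i\in I}$ is a uniform random injection $I\to\{1,\dots,d\}$, that is, a uniform random map conditioned on being injective. A uniform random map is not injective with probability at most $k(k-1)/(2d)$. For quantities of modulus $\le1$, dropping the conditioning changes the expectation by at most twice this probability, so by at most $k(k-1)/d\le\delta/2$. For a uniform random map the coordinates are independent and $l$ is drawn with probability $p_{z,l}$, so the expectation becomes $\prod_{i\in I}\hat{\bar\zeta}_z(n_i)$. Finally $\prod_{i\in I}c_{n_i}=e_z(\mathbf n)$, all factors $\hat{\bar\zeta}_z(n_i)$ and $c_{n_i}$ have modulus $\le\frac12$, and changing one factor at a time gives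
$$\Bigl|\prod_{i\in I}\hat{\bar\zeta}_z(n_i)-\prod_{i\in I}c_{n_i}\Bigr|\le k2^{-(k-1)}\delta_1\le\delta_1\le\frac\delta2 .$$
Together the error is at most $\delta$. $\square$

## 7. A block: infinitely many stages with small total error

We now carry out the scheme of Section 5 with $r+1$ levels. In the following statement $m$ is the stage, $j$ the level before the stage and $i\le j$ the level after it.

**Proposition 6.** Let $\varepsilon\in(0,1)$. There are $r\ge1$; rational values $v_{0,r}=1$ and $0=v_{m,0}<v_{m,1}<\dots<v_{m,r}$ for $m\ge1$, with $v_{m,r}\to0$; for every $m\ge1$ a torus $T^{d_m}$ with variable $u^{(m)}$, a finite-dimensional $Y^{(m)}\subset C^\infty(T)$ with $1\in Y^{(m)}$, and a function $g_m(u)=\frac{\eta_m}{d_m}\sum_iw_m(u_i)$ on $T^{d_m}$, with $w_m$ real and smooth, $\hat w_m(0)=0$, $\|w_m\|_A\le2$, $\eta_1=3$ and $\eta_m=2^{-m}$ for $m\ge2$; and, for $0\le i\le j\le r$ (only $j=r$ when $m=1$), functions $Z^m_{ji}\in(Y^{(m)})^{\otimes d_m}$ with $Z^m_{ji}\ge0$ and $\int Z^m_{ji}=1$, and reals $\lambda^m_{ji}$, such that: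

1. $g_m=v_{m,i}-v_{m-1,j}$ on a neighborhood of $\operatorname{supp}Z^m_{ji}$.
2. Put $V_{0,r}=1$, $V_{0,j}=0$ for $j<r$, $V_{m,i}=\sum_{j\ge i}\lambda^m_{ji}\,V_{m-1,j}\,Z^m_{ji}(u^{(m)})$ (only $j=r$ when $m=1$), and $S_m=\sum_iV_{m,i}$, $S_0=1$; these are functions of $u^{(1)},\dots,u^{(m)}$. Then $\sum_{m\ge1}\|S_m-S_{m-1}\|_{PM}\le\varepsilon$.

Note that $\|g_m\|_A\le2\eta_m$, so $\sum_m\|g_m\|_A\le2(3+\frac12)=7$.

*Proof.*

**Step 1: choice of the values.** Fix $r\ge1$ with $2^{-(r+1)}\le\varepsilon/4$. Suppose that the stages before $m$ are done, and let $\sigma=\sum_j\|V_{m-1,j}\|_{PM}$. Choose positive rationals $v_{m,r},v_{m,r-1},\dots,v_{m,1}$, in this order, and $v_{m,0}=0$, such that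

- $v_{m,r}\le2^{-m-1}/3$; if $m\ge2$, also $v_{m,r}\le v_{m-1,1}$; and $v_{m,i}\le v_{m,i+1}/2$ for $1\le i<r$;
- for $1\le i\le r$,
$$2^r\sigma\,2^{(m+2)(i+1)}\,v_{m,i}\prod_{l>i}v_{m,l}^{-1}\le\frac{\varepsilon2^{-m-3}}r . \tag{3}$$

This is possible: when $v_{m,i}$ is chosen, everything else in (3) is fixed.

**Step 2: nodes, weights, densities.** For $0\le i\le j$ (and $j=r$ if $m=1$) let $z_{ji}=(v_{m,i}-v_{m-1,j})/\eta_m$. For fixed $j$ these are distinct rationals, and
$$|z_{ji}|\le v_{m-1,j}/\eta_m\le\tfrac13 . \tag{4}$$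
For $m=1$ this holds because $j=r$, $v_{0,r}=1$, $\eta_1=3$ and $0\le v_{1,i}\le1$. For $m\ge2$ and $j\ge1$ the first inequality holds because $0\le v_{m,i}\le v_{m,r}\le v_{m-1,1}\le v_{m-1,j}$, and the second because $v_{m-1,j}\le v_{m-1,r}\le2^{-m}/3$. For $m\ge2$ and $j=0$ the only node is $z_{00}=0$.

Let $\lambda^m_{ji}$ be the numbers of Lemma 4 for the nodes $z_{j0},\dots,z_{jj}$, that is,
$$\lambda^m_{ji}=\prod_{l\le j,\ l\ne i}\frac{v_{m-1,j}-v_{m,l}}{v_{m,i}-v_{m,l}} .$$
Choose $\delta_m\in(0,1)$ with $\delta_m\sum_j\|V_{m-1,j}\|_{PM}\sum_i|\lambda^m_{ji}|\le\varepsilon2^{-m-2}$ (for $m=1$ only $j=r$). Apply Lemma 5 with $\eta_m$, $\mathcal Z=\{z_{ji}\}$ and $\delta_m$, and set $Z^m_{ji}=Z_{z_{ji}}$. Then item 1 is part (a) of Lemma 5.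

**Step 3: the weight on level $i$ is at most of order $v_{m,i}^{-i}$.** Let $1\le i\le j$. The numerators of $\lambda^m_{ji}$ are $\le1$ in modulus. The denominators have modulus at least $v_{m,i}/2$ for the $i$ indices $l<i$, and at least $v_{m,l}/2$ for $l>i$. All values are $\le1$, so $|\lambda^m_{ji}|\le2^rv_{m,i}^{-i}\prod_{l>i}v_{m,l}^{-1}$, where $l$ runs up to $r$. Since $\|Z^m_{ji}\|_{PM}=1$ and norms of products in separate variables multiply, $\|V_{m,i}\|_{PM}\le\sigma2^rv_{m,i}^{-i}\prod_{l>i}v_{m,l}^{-1}$. Multiply by $(2^{m+2}v_{m,i})^{i+1}$ and use (3):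
$$\|V_{m,i}\|_{PM}\,(2^{m+2}v_{m,i})^{i+1}\le\frac{\varepsilon2^{-m-3}}r\qquad(1\le i\le r). \tag{5}$$

**Step 4: the error of a stage.** By definition
$$S_m-S_{m-1}=\sum_jV_{m-1,j}(\Psi_j-1),\qquad\Psi_j=\sum_{i\le j}\lambda^m_{ji}Z^m_{ji}.$$
Here $\hat\Psi_j(0)=\sum_i\lambda^m_{ji}=1$. At a nonzero multi-index, either all the $e_{z_{ji}}$ vanish or they equal $z_{ji}^k$ with a common $k\ge1$. So by Lemma 5(b) and Lemma 4, with $\rho_j=\max_i|z_{ji}|\le\frac13$,
$$\|\Psi_j-1\|_{PM}\le\delta_m\sum_i|\lambda^m_{ji}|+\Bigl(\frac{\rho_j}{1-\rho_j}\Bigr)^{j+1},$$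
and $\rho_0=0$ for $m\ge2$.

For $m=1$ only $j=r$ occurs, and $\|S_1-S_0\|_{PM}\le\varepsilon/8+2^{-(r+1)}\le\frac38\varepsilon$.

For $m\ge2$ we have $\frac{\rho_j}{1-\rho_j}\le\frac32\rho_j\le2^{m+1}v_{m-1,j}$ by (4). The level $j=0$ contributes only through $\delta_m$. By (5) for $m-1$, the second terms for $j=1,\dots,r$ contribute at most $r\cdot\varepsilon2^{-m-2}/r$. So $\|S_m-S_{m-1}\|_{PM}\le\varepsilon2^{-m-2}+\varepsilon2^{-m-2}=\varepsilon2^{-m-1}$.

The sum over all $m$ is at most $\frac38\varepsilon+\frac14\varepsilon<\varepsilon$. $\square$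

## 8. From many variables to the circle by lacunary frequencies

The blocks live on tori of many variables. We substitute $u_i=Q_ix$ with rapidly growing integers $Q_i$, and multiply onto the given pseudofunction on $E_0$. The lemma says that this costs at most a factor $2$ in the $PM$-norm.

**Lemma 7.** Let $R_0\in PF$ with $\|R_0\|_{PM}=1$, and let $Y_1,Y_2,\ldots\subset C^\infty(T)$ be finite-dimensional with $1\in Y_i$. There are integers $0<Q_1<Q_2<\cdots$ such that for all $n$ and all $\Phi\in X_n:=Y_1\otimes\cdots\otimes Y_n$, with $\theta_n(x)=(Q_1x,\dots,Q_nx)$,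
$$\|R_0\cdot(\Phi\circ\theta_n)\|_{PM(T)}\le2\|\Phi\|_{PM(T^n)} .$$

*Proof.* We choose the $Q_n$ inductively so that the inequality holds with $C_n=2-2^{-n}$ in place of $2$. For $n=0$, with $X_0$ the constants and $C_0=1$, it is clear.

**Step 1: separate the last variable.** Write $\Phi\in X_n$ as $\Phi=\sum_l\Phi_l(u_1,\dots,u_{n-1})e^{ilu_n}$. Then $\Phi_l\in X_{n-1}$, and $\|\Phi_l\|_{PM}\le\|\Phi\|_{PM}$, since the coefficients of $\Phi_l$ are among those of $\Phi$. Put $\varphi_l=R_0\cdot(\Phi_l\circ\theta_{n-1})\in PF$; by induction $\|\varphi_l\|_{PM}\le C_{n-1}\|\Phi\|_{PM}$. Write $Q=Q_n$, still to be chosen. As $\Phi\circ\theta_n(x)=\sum_l\Phi_l(\theta_{n-1}(x))e^{ilQx}$ with convergence in $A$, the $\nu$-th coefficient of $R_0\cdot(\Phi\circ\theta_n)$ is $\sum_l\hat\varphi_l(\nu-lQ)$.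

**Step 2: uniform decay, not depending on $Q$.** Choose a basis of $X_n$ of product functions $G_s\otimes y_s$ with $G_s\in X_{n-1}$ and $y_s\in Y_n$. If $\Phi=\sum_sa_sG_s\otimes y_s$, then $\max_s|a_s|\le C\|\Phi\|_{PM}$, because all norms on $X_n$ are equivalent. Moreover $\hat y_s(l)=O((1+l^2)^{-1})$, and $R_0\cdot(G_s\circ\theta_{n-1})\in PF$. Since $\varphi_l=\sum_sa_s\hat y_s(l)\,R_0\cdot(G_s\circ\theta_{n-1})$, there is a nonincreasing function $\omega$ with $\omega(t)\to0$ as $t\to\infty$, depending neither on $Q$ nor on $\Phi$, such that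
$$|\hat\varphi_l(\nu)|\le\|\Phi\|_{PM}\,(1+l^2)^{-1}\,\omega(|\nu|).$$

**Step 3: choice of $Q_n$.** For given $\nu$ at most one $l$ has $|\nu-lQ|<Q/2$; it contributes at most $C_{n-1}\|\Phi\|_{PM}$. The other $l$ contribute at most $\omega(Q/2)\sum_l(1+l^2)^{-1}\|\Phi\|_{PM}\le5\,\omega(Q/2)\|\Phi\|_{PM}$. Take $Q_n>Q_{n-1}$ (with $Q_0=0$) such that $5\,\omega(Q_n/2)\le2^{-n}$. Then the constant is at most $C_{n-1}+2^{-n}=C_n$. $\square$

## 9. The set $E$, its partitions by paths, and a pseudofunction on it

We start the proof of Theorem 2. Let $E_0\in M$. By the Fact, after scaling, there is $R_0\in PF$ with $\|R_0\|_{PM}=1$ and $\operatorname{supp}R_0\subseteq E_0$.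

**Step 1: arrange the blocks.** For $k=1,2,\dots$ take the block of Proposition 6 with $\varepsilon_k=2^{-k-4}$. Its objects carry an index $k$: $r_k$, $v^k_{m,j}$, $d_{k,m}$, $w_{k,m}$, $g_{k,m}$, $Z^{k,m}_{ji}$, $S^{(k)}_m$. Different blocks use different variables. Enumerate all pairs $(k,m)$ with $k,m\ge1$ as stages $n=1,2,\dots$ so that $(k,m)$ precedes $(k,m+1)$. Assign to stage $(k,m)$ the next $d_{k,m}$ variables, each with the space $Y$ of that stage. Let $Q_1<Q_2<\cdots$ be given by Lemma 7, and let $u^{(k,m)}(x)\in T^{d_{k,m}}$ be the vector of the $Q_ix$, where $i$ ranges over the variables of stage $(k,m)$. Let $D_n$ be the number of variables used up to stage $n$, and $M_k(n)$ the number of stages of block $k$ among the first $n$ stages.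

**Step 2: define $E$.** Let $K^{k,m}_{ji}=\operatorname{supp}Z^{k,m}_{ji}$. Call $(j_0,\dots,j_N)$ a *$k$-path* if $r_k=j_0\ge j_1\ge\cdots\ge j_N\ge0$. (With $r_k=1$, these are $1,\dots,1,0,\dots,0$, as in Section 5.) Let $E_n$ be the set of $x\in E_0$ such that for each $k$ with $M_k(n)\ge1$ there is a $k$-path $(j_0,\dots,j_N)$ with $N=M_k(n)$ and
$$u^{(k,m)}(x)\in K^{k,m}_{j_{m-1}j_m}\qquad(1\le m\le N).$$
There are finitely many paths of given length, so $E_n$ is closed. Truncating paths shows $E_{n+1}\subseteq E_n$. Put $E=\bigcap_nE_n$.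

**Step 3: the partitions.** By item 1 of Proposition 6, $g_{k,m}=v^k_{m,i}-v^k_{m-1,j}$ on $K^{k,m}_{ji}$. As $v^k_{m,0},\dots,v^k_{m,r_k}$ are distinct, for fixed $j$ the sets $K^{k,m}_{ji}$ $(i\le j)$ are disjoint. So the path is determined by $x$ step by step, and each $x\in E$ has for each $k$ a unique infinite nonincreasing sequence $\mathrm{path}_k(x)=(j_m)_{m\ge0}$ with $j_0=r_k$ and $u^{(k,m)}(x)\in K^{k,m}_{j_{m-1}j_m}$ for all $m\ge1$. For each finite $k$-path the set of $x\in E$ whose path extends it is closed, being given by finitely many of these closed conditions. Hence for each infinite sequence $\ell$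
$$E_{k,\ell}=\{x\in E:\mathrm{path}_k(x)=\ell\}$$
is closed. The set $\mathcal L_k$ of nonincreasing sequences in $\{0,\dots,r_k\}$ that start at $r_k$ is countable, because such sequences are eventually constant. So, for each $k$, $E$ is the disjoint union of the countably many closed sets $E_{k,\ell}$, $\ell\in\mathcal L_k$.

**Step 4: $E\in M$.** We multiply all blocks together and pass to the limit in $PF$. Let
$$\Pi_n=\prod_kS^{(k)}_{M_k(n)}\in X_{D_n},\qquad\Pi_0=1,$$
where all but finitely many factors are $S^{(k)}_0=1$. If stage $n$ is $(k,m)$, only the $k$-th factor changes, and the factors have disjoint variables. By Proposition 6, $\|S^{(k')}_{m'}\|_{PM}\le1+\varepsilon_{k'}$, and $\sum_k\varepsilon_k=\frac1{16}$. So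
$$\|\Pi_n-\Pi_{n-1}\|_{PM}=\|S^{(k)}_m-S^{(k)}_{m-1}\|_{PM}\prod_{k'\ne k}\|S^{(k')}_{M_{k'}(n)}\|_{PM}\le e^{1/16}\|S^{(k)}_m-S^{(k)}_{m-1}\|_{PM}.$$
Summing over all stages, $\sum_n\|\Pi_n-\Pi_{n-1}\|_{PM}\le e^{1/16}\sum_k\varepsilon_k=e^{1/16}/16<\frac18$.

Put $R_n=R_0\cdot(\Pi_n\circ\theta_{D_n})\in PF$; for $n=0$ this is $R_0$. Since all the spaces $Y$ contain $1$, $\Pi_n-\Pi_{n-1}\in X_{D_n}$, and Lemma 7 gives $\sum_n\|R_n-R_{n-1}\|_{PM}\le\frac14$. Hence $R_n$ converges in $PF$ to some $R$ with $\|R-R_0\|_{PM}\le\frac14<\|R_0\|_{PM}$. So $R\ne0$.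

Expand the recursion for the functions $V$. Since only level $r_k$ is present at stage $0$, $\Pi_n$ is a linear combination of products $\prod_k\prod_{m\le M_k(n)}Z^{k,m}_{j^k_{m-1}j^k_m}$ over tuples of $k$-paths $(j^k_m)_m$. After the substitution, such a product is supported in the set of $x$ with $u^{(k,m)}(x)\in K^{k,m}_{j^k_{m-1}j^k_m}$ for all $k$ and $m\le M_k(n)$. So $\operatorname{supp}R_n\subseteq E_n$. The $E_n$ are closed and decreasing, so $\operatorname{supp}R\subseteq\bigcap_nE_n=E$. By the Fact, $E\in M$.

## 10. The functions $f_k$ and the end of the proof of Theorem 2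

We verify (i), (ii) and (iii) of Lemma 3 for the partitions of Section 9.

**Step 5: definition of $f_k$, and (i), (ii).** Let
$$f_k(x)=1+\sum_{m\ge1}g_{k,m}\bigl(u^{(k,m)}(x)\bigr),$$
and let $f_{k,N}$ be the smooth function with the sum over $m\le N$ only. Since $g_{k,m}(u^{(k,m)}(x))=\frac{\eta_m}{d_{k,m}}\sum_iw_{k,m}(Q_ix)$, its norm in $A(T)$ is at most $2\eta_m$. So the series converges in $A$, and $\|f_k-1\|_A\le2(3+\frac12)=7$.

Let $q_k=\min\{Q_i: i \text{ a variable of block } k\}$. Because $\hat w_{k,m}(0)=0$, the function $w_{k,m}(Q_ix)$ has nonzero coefficients only at nonzero multiples of $Q_i$. Hence $\widehat{(f_k-1)}(\nu)=0$ for $|\nu|<q_k$. For each $n$ only finitely many blocks have a variable among the first $n$ variables, so $q_k\ge Q_{n+1}$ for all large $k$, and $q_k\to\infty$.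

**Step 6: $f_k$ kills each piece, (iii).** Let $S'\in PM$ with $\operatorname{supp}S'\subseteq E_{k,\ell}$ and $\ell=(j_m)_{m\ge0}$. For $x\in E_{k,\ell}$ and $m\le N$ we have $u^{(k,m)}(x)\in K^{k,m}_{j_{m-1}j_m}$, and $g_{k,m}=v^k_{m,j_m}-v^k_{m-1,j_{m-1}}$ on a neighborhood of that set. Since the maps $u^{(k,m)}$ are continuous and $v^k_{0,r_k}=1$, the sum telescopes:
$$f_{k,N}=1+\sum_{m\le N}\bigl(v^k_{m,j_m}-v^k_{m-1,j_{m-1}}\bigr)=v^k_{N,j_N}\quad\text{on a neighborhood of }E_{k,\ell}.$$
So $f_{k,N}-v^k_{N,j_N}$ vanishes near $\operatorname{supp}S'$, which gives $f_{k,N}S'=v^k_{N,j_N}S'$ and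
$$\|f_kS'\|_{PM}\le\|f_k-f_{k,N}\|_A\|S'\|_{PM}+v^k_{N,r_k}\|S'\|_{PM}\longrightarrow0\qquad(N\to\infty).$$
Hence $f_kS'=0$.

**Step 7: end of the proof.** Lemma 3 now gives a Baire class 1 function $y:E\to2^{\mathbb N}$ whose graph $P$ is $G_\delta$, with (1) for every compact $F\subseteq P$ and every pseudomeasure supported in $\mathrm{proj}(F)$; in particular $\mathrm{proj}(F)\in U$. By Section 9, $E\subseteq E_0$ is closed and $\mathrm{proj}(P)=E\in M$. So no compact $F\subseteq P$ has $\mathrm{proj}(F)\in M$, and $U$ is not strongly calibrated. This proves Theorem 2. $\blacksquare$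

*Remark.* Each $f_k$ vanishes at every point of $E$, as we saw in Section 4 (or from Step 6, since $f_{k,N}(x)=v^k_{N,j_N}\to0$). Nevertheless $f_kR\ne0$ for all large $k$: if $f_kR=0$ for infinitely many $k$, Step 4 of the proof of Lemma 3, applied to $S'=R$ and these $k$, would give $R=0$. So $R$ sees more of $f_k$ than its values on $E$. By contrast, no nonzero complex measure on $E$ is in $PF$; this is why the set $E$ escapes the argument with Lusin's theorem in Section 3.
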